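# The least eigenvalue of the skew-partition graph

## 1. Row averages and column averages on a grid

Arrange $n=kl$ cells in a grid with $k$ rows and $l$ columns, and let $G=\mathrm{Sym}(n)$ permute the cells. Two subgroups of $G$ carry the whole lecture:

- $R\cong \mathrm{Sym}(l)^k$, the permutations that preserve every row;
- $C\cong \mathrm{Sym}(k)^l$, the permutations that preserve every column.

For a subgroup $K\le G$ put
$$e_K=\frac1{|K|}\sum_{g\in K}g .$$
In a real $G$-module with invariant inner product, $e_K$ is the orthogonal projection onto the $K$-invariant vectors. Indeed $ge_K=e_K$ for $g\in K$, so its image consists of invariants; it fixes every invariant; and it is self-adjoint because $g^{*}=g^{-1}$ and $K$ is closed under inversion.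

For a partition $\lambda$ of $n$ let $S^\lambda$ be the corresponding real irreducible $G$-module, with invariant inner product.

**Definition (the number $\rho$).** $\rho_{k,l}(\lambda)=\lVert e_Re_C\rVert$, the operator norm on $S^\lambda$.

Since $\langle x,e_Re_Cy\rangle=\langle e_Rx,e_Cy\rangle$, this is the maximum of $|\langle v,w\rangle|$ over $R$-invariant $v$ and $C$-invariant $w$ in $S^\lambda$ of norm at most $1$. So $\rho_{k,l}(\lambda)$ is the cosine of the smallest angle between a "row vector" and a "column vector" (and it is $0$ if one kind does not exist).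

**Example ($2\times2$).** Number the cells $1,2$ (first row) and $3,4$ (second row), and take $\lambda=(2,2)$. We will recall that $S^{(2,2)}$ consists of the functions $F$ on the six pairs with $\sum_yF(\{x,y\})=0$ for each $x$. Adding the conditions at $1$ and $2$ and subtracting those at $3$ and $4$ gives $F_{12}=F_{34}$, and similarly for the other opposite pairs. So $F$ is a triple of values on the matchings $12|34,\ 13|24,\ 14|23$ with sum $0$. The group $R=\langle(12),(34)\rangle$ swaps the last two matchings, so its invariants are spanned by $(-2,1,1)$. The group $C=\langle(13),(24)\rangle$ swaps the first and third, so its invariants are spanned by $(1,-2,1)$. The cosine is $(-2-2+1)/6=-\frac12$, so $\rho_{2,2}((2,2))^2=\frac14=\frac1{kl}$.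

What is this angle for? Let $k\ge2$. A *$k\times k$ partition* is a partition of $\{1,\dots,k^2\}$ into $k$ cells of size $k$. (The word "cell" has two meanings, a part of a partition and a box of the grid; the context decides.) Two such partitions are *skew* if every cell of one meets every cell of the other in exactly one element, as the rows and the columns of a square grid do. The *skew-partition graph* $P(k)$ has the $k\times k$ partitions as vertices and skewness as adjacency. It is regular of degree $k!^{\,k-1}$. For instance $P(2)$ has the three matchings above as vertices, all mutually skew, so $P(2)=K_3$; and $P(3)$ has $280$ vertices and degree $36$. The eigenvalues of $P(k)$ are those of its adjacency matrix.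

The question is the following conjecture: *the least eigenvalue of $P(k)$ is $-(k!^{\,k-1})/k$, with multiplicity $\binom{k^2}2-\binom{k^2}1$.* It is known for $k=3$ and $k=4$. For $k=2$ it says that $K_3$ has least eigenvalue $-1$ with multiplicity $6-4=2$, which is right. We prove it for all $k\ge 2$.

**Theorem 1.** Let $k\ge2$, $n=k^2$, $d=k!^{\,k-1}$. The eigenvalues of $P(k)$ are: $d$ with multiplicity $1$; $-d/k$ with multiplicity $\binom n2-\binom n1$; and all other eigenvalues $\theta$ satisfy $|\theta|<d/k$. In particular the conjecture holds for all $k\ge2$.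

It is a consequence of a statement about angles, for rectangular grids.

**Theorem 2.** Let $k,l\ge2$, $n=kl$. Then $\rho_{k,l}((n-2,2))^2=\frac1{kl}$, and $\rho_{k,l}(\lambda)^2<\frac1{kl}$ for every other $\lambda\ne(n)$.

Equivalently: let $W$ be the skewness incidence matrix between partitions into $k$ cells of size $l$ and partitions into $l$ cells of size $k$, with row and column sums $d_1=l!^{\,k-1}$ and $d_2=k!^{\,l-1}$. Then the second largest singular value of $W$ is exactly $\sqrt{d_1d_2/(kl)}$, with multiplicity $\dim S^{(n-2,2)}$.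

A *coclique* is a set of pairwise nonadjacent vertices.

**Theorem 3.** The maximum cocliques of $P(k)$ are exactly the families of all partitions having two given points in a common cell.

The graph needs only square grids, but the proof removes one column at a time, and that leads through rectangles.

## 2. Facts about $S^\lambda$ that will be used

All modules are real; the $S^\lambda$ are absolutely irreducible, so equivariant endomorphisms of $S^\lambda$ are scalars. For $\lambda\vdash n$ put $\deg\lambda=n-\lambda_1$. "Nontrivial" means $\deg\lambda\ge1$, that is, $\lambda\neq(n)$. If $B$ is a finite set, $S^\lambda$ for $\lambda\vdash|B|$ also denotes the module of $\mathrm{Sym}(B)$.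

**(F1) Branching rule.** Restricted to the stabilizer of a point, $S^\lambda$ is the direct sum of the $S^\mu$, $\mu\in\lambda^-$, where $\lambda^-$ is the set of partitions obtained from $\lambda$ by removing a corner box. Removing a box lowers the degree by at most $1$. Example: $(4,2)^-=\{(3,2),(4,1)\}$, of degrees $2$ and $1$.

**(F2) Contents.** The sum $\sum_\tau\tau$ over all transpositions acts on $S^\lambda$ as the scalar $\sum(\text{column}-\text{row})$, summed over the boxes of $\lambda$. Example: for $(3,1)$ the contents are $0,1,2,-1$, with sum $2$. Check: a transposition has trace $1$ on the $3$-dimensional $S^{(3,1)}$, and $6\cdot\frac13=2$.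

**(F3) Functions on $j$-subsets.** For $j\le n/2$ they form $\bigoplus_{i\le j}S^{(n-i,i)}$. Hence, for every subgroup $K$, the number of $K$-orbits on $j$-subsets is $\sum_{i\le j}\dim(S^{(n-i,i)})^K$. Also $\dim S^{(n-2,2)}=\binom n2-\binom n1$ for $n\ge 4$.

**(F4) Functions on cosets.** For a subgroup $K$, the functions $\varphi_{\eta,\xi}(x)=\langle\eta,x\xi\rangle$ with $\eta\in S^\lambda$, $\xi\in(S^\lambda)^K$ realize the decomposition of the functions on $G/K$ as $\bigoplus_\lambda S^\lambda\otimes(S^\lambda)^K$. So $S^\lambda$ occurs there $\dim(S^\lambda)^K$ times. Combined with (F3): for $k\le n-k$, $\dim(S^\lambda)^{\mathrm{Sym}(k)\times\mathrm{Sym}(n-k)}$ is $1$ if $\lambda=(n-j,j)$ with $j\le k$, and $0$ otherwise.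

**(F5) Models in degrees $1$ and $2$.** $S^{(n-1,1)}$ consists of the functions on points with sum $0$. For $n\ge4$, $S^{(n-2,2)}$ consists of the functions $F$ on pairs with $\sum_{y\ne x}F(\{x,y\})=0$ for all $x$. To see the latter, consider the map $F\mapsto\big(x\mapsto\sum_yF(\{x,y\})\big)$. Its adjoint $f\mapsto(\{x,y\}\mapsto f(x)+f(y))$ is injective: from $f(x)=-f(y)$ for all $x\neq y$ and three points one gets $f=0$. So the orthogonal complement of the kernel is isomorphic to $S^{(n)}\oplus S^{(n-1,1)}$, and by (F3) the kernel is $S^{(n-2,2)}$. Finally $S^{(n-2,1,1)}$ is the exterior square of $S^{(n-1,1)}$: the antisymmetric functions $F(x,y)$ with $\sum_yF(x,y)=0$ for all $x$.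

On functions, $G$ acts by $(g\varphi)(p)=\varphi(g^{-1}p)$.

## 3. Adjacency as a product of two averages

Let $S\le C$ be the group permuting the rows as wholes and $S'\le R$ the group permuting the columns as wholes. Put $H=R\rtimes S$ and $H'=C\rtimes S'$, the stabilizers of the row partition and of the column partition.

**Lemma 4.**
$$e_He_{H'}=e_Re_C. \tag{1}$$
Hence $\rho_{k,l}(\lambda)=0$ if $(S^\lambda)^H=0$.

*Proof.* Every element of $H$ is uniquely a product of an element of $R$ and one of $S$, so $e_H=e_Re_S$; likewise $e_{H'}=e_{S'}e_C$. The groups $S$ and $S'$ commute elementwise, so $e_Se_{S'}=e_{S'}e_S$. Since $S'\le R$ and $S\le C$, $e_Re_{S'}=e_R$ and $e_Se_C=e_C$. Thus $e_He_{H'}=e_Re_Se_{S'}e_C=e_Re_{S'}e_Se_C=e_Re_C$. $\square$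

**Proposition 5.** Let $l=k$, let $g\in G$ be the transposition of the grid, and let $A$ be the adjacency matrix of $P(k)$. Then $A/d$ is the direct sum over $\lambda$ of $\dim S^\lambda$ copies of the self-adjoint operator
$$T_\lambda=e_Hge_H\big|_{(S^\lambda)^H},\qquad \lVert T_\lambda\rVert=\rho_{k,k}(\lambda). \tag{2}$$

*Proof.* We have $g^2=1$ and $gHg=H'$. Identify the vertices with $G/H$, where $xH$ is the image under $x$ of the row partition. So $gH$ is the column partition.

Which vertices are adjacent to $H$? If a partition is skew to the row partition, each of its cells is a transversal of the rows. Permuting inside each row, we can move these $k$ disjoint transversals onto the columns. So the partition lies in the $R$-orbit of the column partition. Conversely, every $hgH$ with $h\in H$ is skew to the row partition, because $h$ preserves the row partition. So the neighbors of $H$ are the $hgH$, $h\in H$. Each occurs equally often, and their number is $|H|/|H\cap H'|$, since $gH$ has stabilizer $H'$. As $|H|=k!^{\,k}\,k!$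 and $H\cap H'=S\times S'$ has order $k!^2$, this is $k!^{\,k+1}/k!^2=d$. Applying $x$, the neighbors of $xH$ are the $xhgH$.

Hence for $\xi\in(S^\lambda)^H$, $\eta\in S^\lambda$ and $\varphi=\varphi_{\eta,\xi}$ as in (F4),
$$\tfrac1d(A\varphi)(x)=\frac1{|H|}\sum_{h\in H}\langle\eta,xhg\xi\rangle=\langle\eta,x\,e_Hg\xi\rangle .$$
So $A/d$ acts on $S^\lambda\otimes(S^\lambda)^H$ as $1\otimes T_\lambda$. As $g$ is an orthogonal involution, $T_\lambda$ is self-adjoint. Finally $\lVert e_Hge_H\rVert=\lVert e_Hge_Hg\rVert=\lVert e_He_{H'}\rVert=\lVert e_Re_C\rVert$ by (1). $\square$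

**Proposition 6.** For general $k,l$, regard $W$ as a map from functions on $G/H'$ to functions on $G/H$. Then $WW^T$ acts on $S^\lambda\otimes(S^\lambda)^H$ as $1\otimes d_1d_2\,e_He_{H'}e_H$, an operator of norm $d_1d_2\,\rho_{k,l}(\lambda)^2$.

*Proof.* As before, the partitions into $l$ cells of size $k$ that are skew to the row partition form the $H$-orbit of the column partition. Their number is $|H|/|H\cap H'|=l!^{\,k}k!/(k!\,l!)=d_1$. So $W$ acts as $d_1e_H:(S^\lambda)^{H'}\to(S^\lambda)^H$, and symmetrically $W^T$ as $d_2e_{H'}:(S^\lambda)^H\to(S^\lambda)^{H'}$ with $d_2=|H'|/|H\cap H'|$. Compose. The norm is $\lVert e_He_{H'}e_H\rVert=\lVert e_He_{H'}\rVert^2=\rho_{k,l}(\lambda)^2$. $\square$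

**Example ($2\times3$).** There are $10$ partitions of six points into two triples and $15$ into three pairs, with $d_1=6$, $d_2=4$. The matrix $WW^T$ has diagonal entries $6$. Let $A|A^c$ and $B|B^c$ be two different partitions into triples, named so that $|A\cap B|=2$. A pair that crosses both must join $A\cap B$ to $A^c\cap B^c$ (sizes $2$ and $2$) or $A\cap B^c$ to $A^c\cap B$ (sizes $1$ and $1$). So exactly $2$ partitions into pairs are skew to both, and $WW^T=4I+2J$. Its eigenvalues are $24=d_1d_2$ and $4=d_1d_2/6$, the latter with multiplicity $9=\binom62-6=\dim S^{(4,2)}$, as Theorem 2 says.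

## 4. Exact values in low degree

These computations locate the extremal eigenvalue, and they also settle one small case that the general estimate will miss.

**Proposition 7.** Let $k,l\ge2$.

1. $\rho_{k,l}((n-1,1))=0$.
2. $\dim(S^{(n-2,2)})^H=1$ and
$$\rho_{k,l}((n-2,2))^2=\tfrac1{kl}. \tag{3}$$
3. If $l=k$, then $T_{(n-2,2)}$ is the scalar $-\frac1k$ on a $1$-dimensional space.
4. If $l=k\ge3$, then $T_{(n-3,3)}$ is the scalar $\frac2{k^2}$ on a $1$-dimensional space. In particular $\rho_{3,3}((6,3))=\frac29<\frac13$.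

*Proof.* (1) $H$ is transitive on cells, so by (F3) with $j=1$, $(S^{(n-1,1)})^H=0$; apply Lemma 4.

(2) $H$ has two orbits on pairs of cells, "same row" and "different rows". So $\dim(S^{(n-2,2)})^H=2-1-0=1$. Let $F$ be the indicator of "same row" and $F'$ that of "same column". A pair in one column stays in one column under $C$, hence is never in one row. A pair in two different columns is moved by a random element of $C$ into one row with probability $\frac1k$. So $e_CF=\frac1k(1-F')$, and likewise $e_RF'=\frac1l(1-F)$. Hence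
$$e_Re_CF=\tfrac1k\big(1-\tfrac1l\big)+\tfrac1{kl}F .$$
Taking adjoints in (1), $e_Ce_R=e_{H'}e_H$, so $e_Re_Ce_R=e_He_{H'}e_H$ maps into the $H$-invariants. On pairs the $H$-invariants are spanned by $1$ and $F$, and there the operator has eigenvalues $1$ (constants, from $S^{(n)}$) and $\frac1{kl}$. The second belongs to $S^{(n-2,2)}$. So $\rho_{k,l}((n-2,2))^2=\lVert e_Re_Ce_R\rVert=\frac1{kl}$.

(3) Let $\psi$ be an $H$-invariant function on pairs or on triples, and let $p$ be a pair or triple of a given row type. Then $(e_Hg\psi)(p)$ is the average of $\psi(g^{-1}h^{-1}p)$ over $h\in H$. The set $h^{-1}p$ is uniform in its $H$-orbit, and $g$ turns column types into row types. So the matrix entry of $e_Hg$ at (type $t$, type $t'$) is the fraction of the sets of row type $t$ that have column type $t'$. For pairs, in the order (same, different), this gives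
$$\begin{pmatrix}0&1\\ \frac1k&1-\frac1k\end{pmatrix},$$
because a fraction $\frac1k$ of the pairs in different rows lies in one column. The eigenvalues are $1$, from $S^{(n)}$, and $-\frac1k$, which therefore is $T_{(n-2,2)}$.

(4) Here $n\ge9$, so (F3) applies to triples. $H$ has three orbits on triples, the row types $3$, $2{+}1$, $1{+}1{+}1$. So $\dim(S^{(n-3,3)})^H=3-1-0-1=1$. The diagonal entries of the matrix are as follows. Three cells in a row have column type $1{+}1{+}1$: entry $0$. For row type $2{+}1$, the two cells in one row lie in different columns, and the third cell must share a column with one of them: entry $\frac2k$. For three different rows, the three columns must be distinct: entry $\frac{(k-1)(k-2)}{k^2}$. The trace is $\frac2k+1-\frac3k+\frac2{k^2}=1-\frac1k+\frac2{k^2}$. The eigenvalues from $S^{(n)}$ and $S^{(n-2,2)}$ are $1$ and $-\frac1k$, and $S^{(n-1,1)}$ contributes nothing. So $\frac2{k^2}$ remains. By (2), $\rho_{3,3}((6,3))=\frac29$. $\square$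

For $k=3$ this gives the eigenvalue $-12$ of $P(3)$ with multiplicity $36-9=27$, and the eigenvalue $36\cdot\frac29=8$ coming from $S^{(6,3)}$, of dimension $84-36=48$.

It remains to bound $\rho_{k,l}(\lambda)$ for $\deg\lambda\ge2$, $\lambda\ne(n-2,2)$.

## 5. Peeling off a column, and the budget it leaves

We now compare the $k\times l$ grid with the $k\times(l-1)$ grid. Let $b$ be a column, $b^c$ its complement, $N=k(l-1)=|b^c|$, and
$$e=e_{\mathrm{Sym}(b)},\qquad f=e_{\mathrm{Sym}(b^c)} .$$
These are commuting orthogonal projections, and $ef$ is the projection onto the $\mathrm{Sym}(b)\times\mathrm{Sym}(b^c)$-invariants.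

**Lemma 8.** Let $l\ge3$, and let $\rho$ be the maximum of $\rho_{k,l-1}(\mu)$ over the nontrivial $\mu\vdash N$. Let $v,w\in S^\lambda$ be unit vectors, $v$ $R$-invariant and $w$ $C$-invariant. Then
$$\langle v,w\rangle^2\le\lVert fev\rVert^2+\rho^2\big(\lVert ev\rVert^2-\lVert fev\rVert^2\big). \tag{4}$$

*Proof.* **Step 1, splitting.** The purpose is to isolate the part on which the smaller grid says something. Since $\mathrm{Sym}(b)\le C$, $ew=w$, so
$$\langle v,w\rangle=\langle ev,w\rangle=\langle fev,fw\rangle+\langle(1-f)ev,(1-f)w\rangle .$$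

**Step 2, invariance.** We check that the last two vectors are a row vector and a column vector for the smaller grid. Let $R'$, $C'$ be the row and column groups of the grid $b^c$; then $R'\le R$ and $C=\mathrm{Sym}(b)\times C'$. For $r\in R'$ we have $rv=v$ and $re=er$ (disjoint supports), so $r(ev)=ev$. Further $rf=fr=f$, so $r$ commutes with $1-f$. Hence $(1-f)ev$ is $R'$-invariant. In the same way $(1-f)w$ is $C'$-invariant.

**Step 3, using the smaller grid.** Both vectors lie in the image of $1-f$, the sum of the nontrivial $\mathrm{Sym}(b^c)$-isotypic components. Decompose it orthogonally into irreducible submodules $V_i\cong S^{\mu_i}$ with $\mu_i\ne(N)$. The projections to the $V_i$ are equivariant, so the components $v_i,w_i$ of our two vectors are $R'$- and $C'$-invariant, and $|\langle v_i,w_i\rangle|\le\rho\lVert v_i\rVert\lVert w_i\rVert$. Summing with Cauchy–Schwarz,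
$$|\langle(1-f)ev,(1-f)w\rangle|\le\rho\,\lVert(1-f)ev\rVert\,\lVert(1-f)w\rVert .$$

**Step 4, combining.** Apply Cauchy–Schwarz once more to the sum of the two terms in Step 1, with $\lVert fw\rVert^2+\lVert(1-f)w\rVert^2=1$:
$$\langle v,w\rangle^2\le\lVert fev\rVert^2+\rho^2\lVert(1-f)ev\rVert^2,$$
and $\lVert(1-f)ev\rVert^2=\lVert ev\rVert^2-\lVert fev\rVert^2$. $\square$

Suppose by induction that $\rho^2\le\frac1N$. The right side of (4) is nondecreasing in $\rho^2$, so
$$\langle v,w\rangle^2\le\frac1N\Big[\lVert ev\rVert^2+(N-1)\lVert fev\rVert^2\Big],$$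
and since $\frac N{kl}=1-\frac1l$, the target $\langle v,w\rangle^2<\frac1{kl}$ follows if
$$\lVert ev\rVert^2+(N-1)\lVert fev\rVert^2<1-\frac1l. \tag{5}$$

The first thing to try is $\lVert ev\rVert\le1$. This fails even when $fev=0$: then (4) only returns $\langle v,w\rangle^2\le\rho^2$, so removing a column gains nothing and the bound never falls below its value for two columns. Inequality (5) says what has to be supplied. Symmetrizing an $R$-invariant vector over a column must lose at least a fraction $\frac1l$ of its squared norm. The next section shows that it does, for every nontrivial $\lambda$, but with equality in degree $1$. A loss of exactly $\frac1l$ is still not enough: (5) would not be strict when $fev=0$, and there would be no room for $fev\neq0$. So we need two things for $\deg\lambda\ge2$: a loss strictly larger than $\frac1l$ (Section 6), and a bound on $\lVert fev\rVert^2$ that fits into the surplus (Section 7).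

## 6. Symmetrizing a transversal of a board

To get the loss by induction we remove single cells, and then the rows have different lengths.

**Definition (board).** A *board* $B$ has $k$ rows of lengths $l_1,\dots,l_k\ge1$ and a distinguished transversal $b$, one cell from each row. $R_B$ is the product of the symmetric groups on the rows, $e=e_{\mathrm{Sym}(b)}$, and $m_i=l_i-1$. For $\lambda\vdash|B|$ let $p_B(\lambda)=\max\lVert ev\rVert^2$ over $R_B$-invariant $v\in S^\lambda$ with $\lVert v\rVert\le1$.

For example, the $3\times3$ grid with $b$ its first column, after the last cell of the first row is deleted, is a board with row lengths $2,3,3$. Deleting any cell outside $b$ from a board leaves a board with the same $b$.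

**Lemma 9.** If $x\in B\setminus b$, then $p_B(\lambda)\le\max_{\mu\in\lambda^-}p_{B-x}(\mu)$.

*Proof.* Let $v$ be $R_B$-invariant with $\lVert v\rVert\le 1$. By (F1), $S^\lambda=\bigoplus_{\mu\in\lambda^-}S^\mu$ under $\mathrm{Sym}(B-x)$, orthogonally; write $v=\sum v_\mu$. The projections are equivariant and $R_{B-x}\le R_B$, so each $v_\mu$ is $R_{B-x}$-invariant. As $x\notin b$, $e$ lies in the group algebra of $\mathrm{Sym}(B-x)$ and preserves the summands. So $\lVert ev\rVert^2=\sum\lVert ev_\mu\rVert^2\le\sum p_{B-x}(\mu)\lVert v_\mu\rVert^2\le\max_\mu p_{B-x}(\mu)$. $\square$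

**Lemma 10.** If $L=\max l_i$ and $\lambda$ is nontrivial, then $p_B(\lambda)\le1-\frac1L$.

*Proof.* Induction on $|B|$. If $L=1$, then $B=b$, and $e$ is the projection onto the $\mathrm{Sym}(B)$-invariants, so $e=0$ on $S^\lambda$. Let $L\ge2$.

If $\deg\lambda\ge2$, apply Lemma 9 with any $x\in B\setminus b$. All $\mu\in\lambda^-$ are nontrivial, and the maximal row length does not increase, so induction gives the bound.

If $\deg\lambda=1$, then $S^\lambda$ consists of the functions on $B$ with sum $0$. An $R_B$-invariant $v$ has a constant value $v_i$ on row $i$, with $\sum l_iv_i=0$. The projection $e$ averages the values on $b$ and leaves the others alone, so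
$$\lVert v\rVert^2=\sum l_iv_i^2,\qquad\lVert ev\rVert^2=\sum m_iv_i^2+\tfrac1k\Big(\sum v_i\Big)^2,$$
$$\lVert v\rVert^2-\lVert ev\rVert^2=\sum v_i^2-\tfrac1k\Big(\sum v_i\Big)^2=\min_c\sum(v_i-c)^2\ge\tfrac1L\min_c\sum l_i(v_i-c)^2=\tfrac1L\lVert v\rVert^2 .$$
In the last equality the minimum is at the weighted mean $c=0$. $\square$

On the $k\times l$ grid, where all $l_i=l$, degree $1$ means $\sum v_i=0$, and the loss is $\sum v_i^2=\frac1l\lVert v\rVert^2$ exactly. So degree $1$ is sharp. Moreover, Lemma 9 alone cannot improve degree $2$, because $\lambda^-$ may contain a partition of degree $1$, and the long rows are still there. The way out is to remove one cell from every row. Once all rows have length $l-1$, Lemma 10 gives the better constant $1-\frac1{l-1}$. On the way, Lemma 9 handles degree at least $3$, and degree exactly $2$ is computed by hand at each intermediate board.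

**Lemma 11.** Let $k\ge3$, $l\ge3$, let $B$ be the $k\times l$ grid with $b$ a column, and let $\deg\lambda\ge2$. Then $p_B(\lambda)\le1-\eta$, where $\eta=\frac{32}{81}$ if $l=3$ and $\eta=\frac1{l-1}$ if $l\ge4$. In both cases $\eta>\frac1l$.

*Proof.* That $\eta>\frac1l$ is clear ($\frac{32}{81}>\frac{27}{81}$). Put
$$\kappa=\frac{2(l-1)}{l^2}\Big(1-\frac1{l^2}\Big).$$

**Step 1, the constant.** We show $\min(\kappa,\frac1{l-1})=\eta$; here $\kappa$ is what degree $2$ will give, and $\frac1{l-1}$ is what Lemma 10 gives at the end. For $l=3$, $\kappa=\frac49\cdot\frac89=\frac{32}{81}<\frac12$. For $l\ge4$ put $x=\frac1l$; then $\kappa\ge\frac1{l-1}$ is equivalent to $2(1-x)^3(1+x)\ge1$. The derivative of $(1-x)^3(1+x)$ is $(1-x)^2(-2-4x)\le0$ on $[0,1]$, so the left side is decreasing there, and at $x=\frac14$ it equals $2\cdot\frac{27}{64}\cdot\frac54=\frac{270}{256}>1$. So $\frac1{l-1}$ is the minimum.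

**Step 2, the chain of boards.** This reduces the lemma to degree $2$. Let $B=B_0\supset B_1\supset\dots\supset B_k$, where $B_{s+1}$ arises from $B_s$ by deleting a cell outside $b$ from a row of length $l$. So $B_s$ has $s$ *short* rows (length $l-1$) and $k-s$ *long* rows (length $l$). We show by descending induction on $s$ that $p_{B_s}(\mu)\le1-\eta$ whenever $\deg\mu\ge2$; the case $s=0$ is the lemma. For $s=k$, Lemma 10 with $L=l-1$ gives $1-\frac1{l-1}\le1-\eta$. For $s<k$ and $\deg\mu\ge3$, Lemma 9 with the deleted cell leads to partitions of degree at least $2$ on $B_{s+1}$, where the bound is known. There remains $s\le k-1$ and $\deg\mu=2$. Let $\nu=|B_s|\ge6$; then $\mu=(\nu-2,2)$ or $\mu=(\nu-2,1,1)$. All rows have length at least $2$.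

**Step 3, the loss for $\mu=(\nu-2,2)$.** The aim is a lower bound for $\lVert F\rVert^2-\lVert eF\rVert^2$ as a sum over rows. By (F5), $v$ is a function $F$ on pairs with $\sum_{y\ne x}F(\{x,y\})=0$ for all $x$. Invariance under the row group means that $F$ depends only on the rows: $F_{ii'}=F_{i'i}$ for two different rows, $F_{ii}$ for two cells of row $i$. The condition at a cell of row $i$ is $\sum_{i'\ne i}l_{i'}F_{ii'}+(l_i-1)F_{ii}=0$, that is,
$$\sum_{i'}l_{i'}F_{ii'}=F_{ii}.$$
Put $S_i=\sum_{i'}F_{ii'}$, including $i'=i$. Applying $e$ averages $F$ over the $\mathrm{Sym}(b)$-orbits on pairs. These are: single pairs disjoint from $b$; for each $y\notin b$, the $k$ pairs $\{y,z\}$ with $z\in b$, whose values for $y$ in row $i$ add up to $S_i$; and the $\binom k2$ pairs inside $b$. There are $m_i$ cells $y\notin b$ in row $i$. Hence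
$$\lVert F\rVert^2=\sum_{i<i'}l_il_{i'}F_{ii'}^2+\sum_i\tfrac{l_im_i}2F_{ii}^2,$$
$$\lVert eF\rVert^2=\sum_{i<i'}m_im_{i'}F_{ii'}^2+\sum_i\tbinom{m_i}2F_{ii}^2+\tfrac1k\sum_im_iS_i^2+\tbinom k2^{-1}\Big(\sum_{i<i'}F_{ii'}\Big)^2 .$$
By Cauchy–Schwarz the last term is at most $\sum_{i<i'}F_{ii'}^2$. Since $l_il_{i'}-m_im_{i'}=m_i+m_{i'}+1$ and $\frac{l_im_i}2-\binom{m_i}2=m_i$, subtracting gives
$$\lVert F\rVert^2-\lVert eF\rVert^2\ge\sum_{i<i'}(m_i+m_{i'})F_{ii'}^2+\sum_im_iF_{ii}^2-\tfrac1k\sum_im_iS_i^2=\sum_im_iG_i,\qquad G_i=\sum_{i'}F_{ii'}^2-\tfrac1kS_i^2. \tag{6}$$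

**Step 4, the same for $\mu=(\nu-2,1,1)$.** By (F5), $v$ is an antisymmetric function $F(x,y)$ with $\sum_yF(x,y)=0$; as squared norm take the sum of $F(x,y)^2$ over unordered pairs. Invariance gives values $F_{ii'}=-F_{i'i}$, and swapping two cells of row $i$ gives $F_{ii}=-F_{ii}=0$. The sum condition is $\sum_{i'}l_{i'}F_{ii'}=0=F_{ii}$, the same relation as before. On pairs inside $b$, $eF$ is antisymmetric and $\mathrm{Sym}(b)$-invariant, hence $0$. The other orbits contribute as in Step 3, so
$$\lVert F\rVert^2-\lVert eF\rVert^2=\sum_{i<i'}(m_i+m_{i'}+1)F_{ii'}^2-\tfrac1k\sum_im_iS_i^2,$$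
and (6) holds again, with $F_{ii}=0$.

**Step 5, bounding $G_i$.** The sum condition makes $S_i$ small. Let $h_i=l-l_i\in\{0,1\}$. In both cases
$$lS_i=\sum_{i'}(l_{i'}+h_{i'})F_{ii'}=F_{ii}+\sum_{i'}h_{i'}F_{ii'} .$$
If row $i$ is long, the coefficient vector on the right consists of $s+1$ ones. If it is short, it consists of one $2$ (at $F_{ii}$) and $s-1$ ones, with sum of squares $s+3$. By Cauchy–Schwarz, $l^2S_i^2\le(s+1)\sum_{i'}F_{ii'}^2$ in the long case and $l^2S_i^2\le(s+3)\sum_{i'}F_{ii'}^2$ in the short case. From $s\le k-1$ and $k\ge3$ we get $\frac{s+1}k\le1$ and $\frac{s+3}k\le\frac{k+2}k\le\frac53$. So $G_i\ge c_i\sum_{i'}F_{ii'}^2$ with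
$$c_i=1-\tfrac1{l^2}\ \text{(long)},\qquad c_i=1-\tfrac1{l^2}-\tfrac2{3l^2}\ \text{(short)},$$
and (6) becomes
$$\lVert F\rVert^2-\lVert eF\rVert^2\ge\sum_{i<i'}(m_ic_i+m_{i'}c_{i'})F_{ii'}^2+\sum_im_ic_iF_{ii}^2 .$$

**Step 6, comparison with $\kappa\lVert F\rVert^2$.** We check, coefficient by coefficient, that the right side is at least $\kappa\lVert F\rVert^2$, that is, that the ratio of the coefficients is at least $\kappa$.

- Long–long. The ratio is $\frac{2(l-1)}{l^2}\big(1-\frac1{l^2}\big)=\kappa$.
- Long–short. The ratio minus $\kappa$ is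
$$\frac{(2l-3)(1-l^{-2})-\frac{2(l-2)}{3l^2}}{l(l-1)}-\kappa=\frac{l-2}{l^2(l-1)}\Big[\Big(1-\frac1{l^2}\Big)-\frac2{3l}\Big],$$
where over the denominator $l^2(l-1)$ we used $(2l-3)l-2(l-1)^2=l-2$. The bracket increases with $l$ and is $\frac89-\frac29>0$ at $l=3$.
- Short–short. The ratio minus $\kappa$ is
$$\frac{2(l-2)\big(1-l^{-2}-\frac2{3l^2}\big)}{(l-1)^2}-\kappa=\frac2{l^2(l-1)^2}\Big[\Big(1-\frac1{l^2}\Big)(l^2-3l+1)-\frac{2(l-2)}3\Big],$$
using $(l-2)l^2-(l-1)^3=l^2-3l+1$. For $l=3$ the bracket is $\frac89-\frac23>0$. For $l\ge4$, $l^2-3l+1\ge l+1$ and $1-\frac1{l^2}\ge\frac{15}{16}>\frac23$, so the bracket is positive.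
- Diagonal. The ratio is $2c_i/l_i$. Long: $\frac2l\big(1-\frac1{l^2}\big)\ge\kappa$. Short: $\frac2{l-1}\big(1-\frac5{3l^2}\big)\ge\frac2l\ge\kappa$, where the first inequality is equivalent to $1\ge\frac5{3l}$.

So $p_{B_s}(\mu)\le1-\kappa\le1-\eta$, which completes the descending induction. $\square$

## 7. How much of $v$ is invariant under $\mathrm{Sym}(b)\times\mathrm{Sym}(b^c)$

Throughout this section $2\le l\le k$, $n=kl$, $N=k(l-1)=n-k$,
$$q=1-\tfrac1l\quad(\text{so }N=nq),\qquad\delta=2q-1=1-\tfrac2l ,$$
$b$ is a column of the grid, and $0\le j\le k$. By (F4), since $k\le n-k$, the $\mathrm{Sym}(b)\times\mathrm{Sym}(b^c)$-invariants of $S^{(n-j,j)}$ are spanned by one unit vector $u$. Put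
$$r_j=\lVert e_Ru\rVert^2 .$$
If $v$ is an $R$-invariant unit vector of $S^{(n-j,j)}$, then, as $fe$ is the projection onto $\mathbb Ru$,
$$\lVert fev\rVert^2=\langle v,u\rangle^2=\langle v,e_Ru\rangle^2\le r_j. \tag{7}$$

Two columns show the role of these numbers at once. For $l=2$ we have $C=\mathrm{Sym}(b)\times\mathrm{Sym}(b^c)$, so the $C$-invariants are $\mathbb Ru$ or $0$. Thus $\rho_{k,2}((n-j,j))^2=r_j$ for $j\le k$, and $\rho_{k,2}(\lambda)=0$ for all other $\lambda$.

**Lemma 12.**
$$r_j=\sum_{t\ge0}(-1)^t\frac{\binom jt\binom{n+1-j}t}{\binom Nt}\,q^t. \tag{8}$$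
In particular $r_0=1$ and $r_1=0$.

*Proof.* **Step 1, a difference equation.** We determine the function $\varphi(g)=\langle u,gu\rangle$ on $G$. It is invariant on both sides under $\mathrm{Sym}(b)\times\mathrm{Sym}(b^c)$, so it depends only on $x=|b\setminus gb|\in\{0,\dots,k\}$; all these $x$ occur because $N\ge k$. Also $\varphi=1$ at $x=0$. The contents of $(n-j,j)$ add up to $\frac{(n-j)(n-j-1)}2+\frac{j(j-3)}2$. Subtracting $\binom n2$, (F2) says that $\sum_\tau(\tau-1)$ acts on $S^{(n-j,j)}$ as
$$\tfrac12\big[(n-j)(n-j-1)+j(j-3)-n(n-1)\big]=-j(n+1-j).$$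
So $\sum_\tau[\varphi(\tau g)-\varphi(g)]=-j(n+1-j)\varphi(g)$. A transposition moves the set $gb$ iff it exchanges an element of $gb$ with one outside. It raises $x$ by one if the element lies in $b\cap gb$ ($k-x$ choices) and the outside one is not in $b$ ($N-x$ choices). It lowers $x$ by one if the element lies in $gb\setminus b$ and the outside one in $b\setminus gb$ ($x^2$ choices). Otherwise $x$ is kept. Hence, for $x=0,\dots,k$,
$$(k-x)(N-x)[\varphi(x+1)-\varphi(x)]+x^2[\varphi(x-1)-\varphi(x)]=-j(n+1-j)\varphi(x).$$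

**Step 2, the operator on binomials.** In the basis $\binom xt$ the left side becomes two-term. Using $x\binom{x-1}{t-1}=t\binom xt$, the operator sends $\binom xt$ to $(k-x)(N-x)\binom x{t-1}-tx\binom xt$. Put $z=x-t+1$. Then $z\binom x{t-1}=t\binom xt$, $z^2\binom x{t-1}=t(x-t+1)\binom xt$, and, since $k+N=n$,
$$(k-x)(N-x)=(k-t+1)(N-t+1)-(n-2t+2)z+z^2 .$$
So the image of $\binom xt$ is
$$(k-t+1)(N-t+1)\tbinom x{t-1}+\big[-t(n-2t+2)+t(x-t+1)-tx\big]\tbinom xt=(k-t+1)(N-t+1)\tbinom x{t-1}-t(n+1-t)\tbinom xt .$$

**Step 3, solving.** Write $\varphi=\sum_{t=0}^k\alpha_t\binom xt$ on $\{0,\dots,k\}$. Both sides of the difference equation are combinations of $\binom x0,\dots,\binom xk$, which are linearly independent on this set. Comparing coefficients, $\alpha_0=\varphi(0)=1$ and, for $0\le t<k$,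
$$(k-t)(N-t)\alpha_{t+1}=[t(n+1-t)-j(n+1-j)]\alpha_t=-(j-t)(n+1-j-t)\alpha_t .$$
Hence $\alpha_t=(-1)^t\binom jt\binom{n+1-j}t\big/\big(\binom kt\binom Nt\big)$.

**Step 4, averaging over $R$.** For a uniformly random $r\in R$, the set $rb$ contains one uniformly random cell of each row, independently. So $|b\setminus rb|$ has the binomial distribution with parameters $k$ and $q$, and the expectation of $\binom xt$ is $\binom ktq^t$. Since $r_j=\langle u,e_Ru\rangle$ is the average of $\varphi$ over $R$, (8) follows. Finally $r_1=1-nq/N=0$. $\square$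

For $k=l=3$ this gives, with $q=\frac23$, $n=9$ and $N=6$, $r_3=1-\frac73+\frac{28}{15}-\frac{14}{27}=\frac2{135}$. The sum alternates, so estimating it directly is unpleasant; a recurrence with positive coefficients is better.

**Lemma 13.** For $1\le j\le k-1$, $r_{j+1}=\beta_jr_j+\gamma_jr_{j-1}$ with
$$\beta_j=\frac{2j\delta(n+1-2j)}{(n+2-2j)(N-j)},\qquad\gamma_j=\frac{j(k+1-j)(n-2j)}{(n+2-2j)(n+1-j)(N-j)}. \tag{9}$$

*Proof.* Let $r_j(y)$ be the polynomial (8) with $q$ replaced by a variable $y$, with $n,N,k$ fixed. Put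
$$a_j=\frac{(n+1-j)(N-j)}{(n+1-2j)(n-2j)},\qquad a_j'=\frac{j(k+1-j)}{(n+2-2j)(n+1-2j)} .$$
Since $j\le k-1$ and $n\ge2k$, the denominators are positive; also $N-j>0$, so $a_j>0$.

**Step 1, a polynomial identity.** We claim
$$a_j\big(r_{j+1}(y)-r_j(y)\big)+a_j'\big(r_j(y)-r_{j-1}(y)\big)=-y\,r_j(y). \tag{10}$$
Write $z^{\underline t}$ for falling factorials. The coefficient of $y^t$ in $r_j(y)$ is $(-1)^tj^{\underline t}(n+1-j)^{\underline t}/(t!^2\binom Nt)$. For $t=0$ both sides of (10) have coefficient $0$. For $t>j+1$ both sides have coefficient $0$ as well. Let $1\le t\le j+1$ (so $t\le k\le N$). Then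
$$(j+1)^{\underline t}(n-j)^{\underline t}-j^{\underline t}(n+1-j)^{\underline t}=j^{\underline{t-1}}(n-j)^{\underline{t-1}}\big[(j+1)(n-j-t+1)-(j-t+1)(n+1-j)\big]$$
$$=t(n-2j)\,j^{\underline{t-1}}(n-j)^{\underline{t-1}},$$
and, with $j-1$ in place of $j$,
$$j^{\underline t}(n+1-j)^{\underline t}-(j-1)^{\underline t}(n+2-j)^{\underline t}=t(n+2-2j)\,(j-1)^{\underline{t-1}}(n+1-j)^{\underline{t-1}} .$$
Multiply the first by $a_j$ and the second by $a_j'$ and add, using $(n+1-j)(n-j)^{\underline{t-1}}=(n+1-j)^{\underline{t-1}}(n+2-j-t)$ and $j(j-1)^{\underline{t-1}}=j^{\underline{t-1}}(j-t+1)$. So $(-1)^tt!^2\binom Nt$ times the coefficient of $y^t$ on the left of (10) is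
$$\frac{t\,j^{\underline{t-1}}(n+1-j)^{\underline{t-1}}}{n+1-2j}\Big[(N-j)(n+2-j-t)+(k+1-j)(j-t+1)\Big].$$
Put $k=n-N$. The bracket is linear in $N$ with slope $(n+2-j-t)-(j-t+1)=n+1-2j$ and constant term
$$-j(n+2-j-t)+(n+1-j)(j-t+1)=(1-t)(n+1-2j),$$
so it equals $(N-t+1)(n+1-2j)$. As $t!^2\binom Nt=t(N-t+1)\,(t-1)!^2\binom N{t-1}$, the coefficient of $y^t$ on the left of (10) is
$$(-1)^t\,\frac{j^{\underline{t-1}}(n+1-j)^{\underline{t-1}}}{(t-1)!^2\binom N{t-1}},$$
which is that of $-y\,r_j(y)$. This proves (10).

**Step 2, specializing to $y=q$.** Now (10) reads $a_jr_{j+1}=(a_j-a_j'-q)r_j+a_j'r_{j-1}$, and we must compute $a_j-a_j'-q$. Put $M=n-2j$. As $N=nq$ and $k=n(1-q)$, we have $N-j=qM+\delta j$, $k-j=(1-q)M-\delta j$, $n+1-j=M+1+j$. So $(M+2)(M+1)M\,(a_j-a_j'-q)$ equals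
$$(M+1+j)(qM+\delta j)(M+2)-j\big((1-q)M-\delta j+1\big)M-q(M+2)(M+1)M .$$
Insert $(M+1+j)(qM+\delta j)=q(M+1)M+j[(M+1)\delta+qM+\delta j]$. The terms without $j$ cancel, and what remains is $j$ times
$$(M+2)[(M+1)\delta+qM+\delta j]-(1-q)M^2+\delta jM-M=\delta(M+1)(M+2)+(2q-1)(M^2+M)+2\delta j(M+1),$$
which, as $2q-1=\delta$, is $\delta(M+1)(2M+2+2j)$. Hence
$$a_j-a_j'-q=\frac{2j\delta(M+1+j)}{(M+2)M}=\frac{2j\delta(n+1-j)}{(n+2-2j)(n-2j)} .$$
Dividing the relation by $a_j$ gives (9). $\square$

**Lemma 14.** Let $2\le l\le k$.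

1. If $l=2$: $r_2=\frac1{2k}$, and $r_j<\frac1{2k}$ for $3\le j\le k$.
2. If $3\le l\le k$, $k\ge4$ and $3\le j\le k$: $(N-1)r_j<\eta-\frac1l$, with $\eta$ from Lemma 11.

*Proof.* From $r_0=1$, $r_1=0$ and $k/n=1/l$,
$$r_2=\gamma_1=\frac{k(n-2)}{n^2(N-1)}=\frac{n-2}{nl(N-1)} .$$

(1) Here $\delta=0$, $n=2k$, $N=k$. So $r_2=\frac1{2k}$, and (9) becomes $r_{j+1}=\gamma_jr_{j-1}$ with $\gamma_j=\frac j{2k+1-j}<1$ for $j\le k-1$. The odd $r_j$ vanish and the even ones strictly decrease.

(2) Put $Y_j=(N-1)r_j\ge0$. Then $Y_1=0$ and $Y_2=\frac{n-2}{nl}<\frac1l$.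

**Step 1, reduction to $Y_3$ and $Y_4$.** For $1\le j\le k-1$ we have $N-j\ge k(l-2)+1$, so
$$\beta_j\le\frac{2j\delta}{N-j}\le\frac{2(k-1)(l-2)}{l(k(l-2)+1)}<\frac2l .$$
As $l\ge3$, $n+1-j\ge2k+2$ and $N-j\ge k+1$, so
$$\gamma_j\le\frac{j(k+1-j)}{(n+1-j)(N-j)}\le\frac{(k+1)^2/4}{(2k+2)(k+1)}=\frac18 .$$
Thus $\beta_j+\gamma_j<\frac23+\frac18<1$ and $Y_{j+1}\le\max(Y_j,Y_{j-1})$. So $Y_j\le\max(Y_3,Y_4)$ for all $3\le j\le k$, and it suffices to check $Y_3=\beta_2Y_2$ and $Y_4=\beta_3Y_3+\gamma_3Y_2$.

**Step 2, $l=3$.** Then $n=3k$, $N=2k$, $\delta=\frac13$, and we need $Y_3,Y_4<\frac{32}{81}-\frac13=\frac5{81}$. First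
$$Y_3=\beta_2Y_2=\frac{4(n-3)}{9n(2k-2)}=\frac2{9k}\le\frac1{18}<\frac5{81} .$$
Next $\beta_3=\frac{2(n-5)}{(n-4)(2k-3)}<\frac2{2k-3}$ and, as $3(k-2)=n-6$, $\gamma_3Y_2=\frac{(n-6)^2}{3n(n-4)(2k-3)}$. For $k=4$, $\gamma_3Y_2=\frac{36}{36\cdot8\cdot5}=\frac1{40}$ and
$$Y_4<\tfrac25\cdot\tfrac1{18}+\tfrac1{40}=\tfrac{17}{360}<\tfrac5{81}.$$
For $k\ge5$, $(n-6)^2<n(n-4)$, so $\gamma_3Y_2<\frac1{3(2k-3)}\le\frac1{21}$, and
$$Y_4<\tfrac27\cdot\tfrac2{45}+\tfrac1{21}=\tfrac{19}{315}<\tfrac5{81},$$
since $19\cdot81=1539<1575=5\cdot315$.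

**Step 3, $l\ge4$.** We need $Y_3,Y_4<\zeta$, where $\zeta=\frac1{l-1}-\frac1l=\frac1{l(l-1)}$. As $k\ge l$, $N-2\ge l(l-1)-2=(l-2)(l+1)$, so $\beta_2\le\frac{4\delta}{N-2}\le\frac4{l(l+1)}$ and
$$Y_3=\beta_2Y_2<\frac4{l^2(l+1)}=\frac{4(l-1)}{l(l+1)}\,\zeta\le\frac35\zeta .$$
The factor is $\frac35$ at $l=4$ and decreases from there, because $l^2\le(l-1)(l+2)$ for $l\ge2$. Further $\beta_3<\frac2l\le\frac12$. Since $\frac{k-2}{kl-2}<\frac1l$ and $N-3=k(l-1)-3\ge(k-1)(l-1)$,
$$\gamma_3\le\frac{3(k-2)}{(n-2)(N-3)}<\frac3{l(k-1)(l-1)}=\frac{3\zeta}{k-1},\qquad\gamma_3Y_2<\frac{3}{l(k-1)}\zeta\le\frac14\zeta .$$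
Hence $Y_4<\big(\frac12\cdot\frac35+\frac14\big)\zeta<\zeta$. $\square$

The hypothesis $k\ge4$ in part 2 cannot be dropped: for $k=l=3$ and $j=3$, $(N-1)r_3=5\cdot\frac2{135}=\frac6{81}$, just above $\frac5{81}$. This is the case for which we computed $\rho_{3,3}((6,3))$ exactly.

## 8. Induction on the number of columns: proof of Theorem 2

Transposing the grid exchanges $R$ and $C$, and $\lVert e_Re_C\rVert=\lVert e_Ce_R\rVert$, so we may assume $l\le k$. Fix $k\ge2$ and use induction on $l$, $2\le l\le k$. Degree $1$ and $\lambda=(n-2,2)$ are settled by Proposition 7. So let $\deg\lambda\ge2$ and $\lambda\ne(n-2,2)$.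

**Step 1, two columns ($l=2$).** This starts the induction. By the remark after (7), $\rho_{k,2}(\lambda)^2=r_j$ if $\lambda=(n-j,j)$ with $j\le k$, and here $j\ge3$, so $r_j<\frac1{2k}$ by Lemma 14. For all other $\lambda$, $\rho_{k,2}(\lambda)=0$.

**Step 2, the estimate for $l\ge3$.** This spends the budget of (5). Now $k\ge3$. By induction, $\rho_{k,l-1}(\mu)^2\le\frac1{k(l-1)}=\frac1N$ for all nontrivial $\mu\vdash N$. If $S^\lambda$ has no nonzero $R$-invariant or no nonzero $C$-invariant vector, then $\rho_{k,l}(\lambda)=0$. Otherwise let $v,w\in S^\lambda$ be unit vectors, $v$ $R$-invariant and $w$ $C$-invariant. By Lemma 11, $\lVert ev\rVert^2\le1-\eta$, and Lemma 8 gives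
$$\langle v,w\rangle^2\le\tfrac1N\lVert ev\rVert^2+\big(1-\tfrac1N\big)\lVert fev\rVert^2\le\tfrac1N\big[(1-\eta)+(N-1)\lVert fev\rVert^2\big]. \tag{11}$$

**Step 3, the three cases.** We check that the right side of (11) is below $\frac1{kl}$, with one exception treated directly.

- *$\lambda$ is not of the form $(n-j,j)$ with $j\le k$.* By (F4), $fev=0$, so $\langle v,w\rangle^2\le\frac{1-\eta}N<\frac{1-1/l}{k(l-1)}=\frac1{kl}$.
- *$\lambda=(n-j,j)$ with $3\le j\le k$, and $k\ge4$.* By (7) and Lemma 14,
$$\langle v,w\rangle^2\le\tfrac1N\big[(1-\eta)+(N-1)r_j\big]<\tfrac1N\big(1-\tfrac1l\big)=\tfrac1{kl} .$$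
- *$k=3$.* Then $l=3$, and the only remaining partition is $\lambda=(6,3)$, where $\rho_{3,3}(\lambda)=\frac29<\frac13$ by Proposition 7, so $\rho_{3,3}(\lambda)^2<\frac19=\frac1{kl}$.

The cases are exhaustive. In the first two, the strict bounds do not depend on $v$ and $w$, so they hold for the maximum. This completes the induction.

**Step 4, the matrix $W$.** We translate with Proposition 6. The singular values of $W$ are the square roots of the eigenvalues of $WW^T$. The block of $\lambda=(n)$ gives $d_1d_2$ once. The block of $(n-2,2)$ has $\dim(S^{(n-2,2)})^H=1$ and gives $d_1d_2/(kl)$ with multiplicity $\dim S^{(n-2,2)}$. Every other block has norm $d_1d_2\,\rho_{k,l}(\lambda)^2<d_1d_2/(kl)$. This is the statement about $W$. Conversely, given that statement, the values from $(n)$ and $(n-2,2)$ already account for all occurrences of the two largest singular values; so every other $\lambda$ with $(S^\lambda)^H\ne0$ has $\rho_{k,l}(\lambda)^2<\frac1{kl}$, and the rest have $\rho_{k,l}(\lambda)=0$. So the two forms are equivalent.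 $\blacksquare$

## 9. The spectrum of $P(k)$: proof of Theorem 1

By Proposition 5, the eigenvalues of $A/d$ are those of the operators $T_\lambda$, each repeated $\dim S^\lambda$ times. The partition $(n)$ gives $1$ once. The partition $(n-2,2)$ gives $-\frac1k$ with multiplicity $1\cdot\dim S^{(n-2,2)}=\binom n2-\binom n1$, by Proposition 7. For every other $\lambda$, $\lVert T_\lambda\rVert=\rho_{k,k}(\lambda)<\frac1k$ by Theorem 2 with $l=k$. Multiplying by $d$ gives Theorem 1. In particular the least eigenvalue is $-d/k=-(k!^{\,k-1})/k$, of multiplicity exactly $\binom{k^2}2-\binom{k^2}1$. So the conjecture holds for all $k\ge2$. $\blacksquare$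

## 10. Maximum cocliques: proof of Theorem 3

Let $\mathcal V$ be the number of vertices, and for two points $y\neq z$ let $\mathcal F_{\{y,z\}}$ be the family of partitions with $y,z$ in one cell. It is a coclique: two of its members have cells that share both $y$ and $z$. Its size is $\frac{k-1}{k^2-1}\mathcal V=\frac{\mathcal V}{k+1}$.

**Step 1, the bound and its equality case.** This uses the least eigenvalue and its eigenspace. Let $\mathcal F$ be any nonempty coclique, $\psi=1_{\mathcal F}$, $\alpha=|\mathcal F|/\mathcal V$, and $\psi=\alpha+\psi'$ with $\psi'\perp1$; then $\lVert\psi'\rVert^2=(\alpha-\alpha^2)\mathcal V$. By Theorem 1,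
$$0=\langle\psi,A\psi\rangle\ge d\alpha^2\mathcal V-\tfrac dk(\alpha-\alpha^2)\mathcal V,$$
so $k\alpha\le1-\alpha$, that is, $\alpha\le\frac1{k+1}$. So the families $\mathcal F_{\{y,z\}}$ are maximum cocliques. Equality forces $\psi'$ into the eigenspace $U_2\cong S^{(n-2,2)}$ of $-d/k$.

For $k=2$, $P(2)=K_3$, the maximum cocliques are the single vertices, and a vertex is the family of partitions having its first cell as a cell. From now on $k\ge3$, $\alpha=\frac1{k+1}$, $V=\{1,\dots,n\}$, $m=n-2$, $\varepsilon=\frac1m$.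

**Step 2, a formula for $\psi$.** We turn membership in $U_2$ into weights on pairs. Consider the equivariant map sending a function $w$ on pairs to
$$P\mapsto\sum_{\{i,j\}\text{ in a cell of }P}w_{ij} .$$
It is nonzero on $S^{(n-2,2)}$. Indeed its value at $P$ is the inner product of $w$ with the indicator of "same cell of $P$". This indicator is a nonconstant function on pairs, invariant under the stabilizer of $P$. The invariants of that stabilizer on pairs come only from $S^{(n)}$ and $S^{(n-2,2)}$ (Proposition 7), so its component in $S^{(n-2,2)}$ is nonzero. Hence the image of $S^{(n-2,2)}$ is a copy of it. As $\dim(S^{(n-2,2)})^H=1$, this module occurs only once in the functions on vertices, so the image is $U_2$. Therefore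
$$\psi(P)=\alpha+\sum_{\{i,j\}\text{ in a cell of }P}w_{ij},\qquad\sum_jw_{ij}=0\ \text{ for all }i. \tag{12}$$
For $x\ne y$ put $D_{xy}(z)=w_{yz}-w_{xz}$ for $z\in V\setminus\{x,y\}$. Then $D_{yx}=-D_{xy}$, and $\sum_zD_{xy}(z)=-w_{xy}+w_{xy}=0$.

**Step 3, the shape of $D_{xy}$.** We use that $\psi$ takes only the values $0$ and $1$ to show: *$D_{xy}$ is either $0$, or for some sign $\sigma$ and some point $z_0$, $D_{xy}(z_0)=\sigma(1-\varepsilon)$ and $D_{xy}=-\sigma\varepsilon$ elsewhere.* In the latter case say that $D_{xy}$ has *exception* $(z_0,\sigma)$ and *base value* $-\sigma\varepsilon$.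

Write $D=D_{xy}$. Let $X'\cup\{x\}$ and $Y'\cup\{y\}$ be the cells of $x$ and $y$ in a partition, assumed different. Exchanging $x$ and $y$ changes $\psi$ by $\sum_{X'}D-\sum_{Y'}D$. So
$$\sum_{X'}D-\sum_{Y'}D\in\{0,1,-1\}$$
for all disjoint $(k-1)$-subsets $X',Y'$ of $V\setminus\{x,y\}$. Let $z\neq z'$ be two points of $V\setminus\{x,y\}$. Since $m=k^2-2>2k-2$, we can choose $X'\ni z$ and $Y'$ such that $z'\notin X'\cup Y'$. Replacing $z$ by $z'$ in $X'$ shows $D(z)-D(z')\in\mathbb Z$. Choosing instead $z\in X'$, $z'\in Y'$ and exchanging them shows $|2(D(z)-D(z'))|\le2$. So $D$ takes at most two values, $a$ and $a+1$.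

Let $Z=\{D=a+1\}$, and suppose $2\le|Z|\le m-2$. As $m\ge2(k-1)$, either $m-|Z|\ge k-1$ or $|Z|\ge k-1$. In the first case take $Y'$ disjoint from $Z$ and $X'$ with $|X'\cap Z|\ge2$ (possible since $k-1\ge2$ and at least $k-1$ points remain outside $Y'$). The change is $|X'\cap Z|\ge2$. In the second case take $Y'\subseteq Z$ and $X'$ with $|X'\setminus Z|\ge2$; the change is $-|X'\setminus Z|\le-2$. Both are impossible. So $D$ is constant except possibly at one point, where it deviates by $\sigma=\pm1$. If it is constant, $\sum D=0$ gives $D=0$. Otherwise the base value $\beta$ satisfies $m\beta+\sigma=0$, so $\beta=-\sigma\varepsilon$. This proves the claim.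

Two consequences will be used repeatedly. A nonzero $D_{xy}$ vanishes nowhere. And if $D_{xy}$ takes the same value $\beta$ at two points, then at most one point has another value; if there is one, it is the exception, $\beta$ is the base value, and the deviation is $\pm1$.

**Step 4, splitting the points into $X$ and $Y$.** The aim is one exceptional point $z_0$ common to all nonzero $D_{ij}$ with $i,j\ne z_0$. Not all $D_{xy}$ vanish: otherwise $w$ is constant, hence $0$ by the zero row sums, and $\psi$ would be constant. Choose $x,y$, ordered suitably, such that $D_{xy}$ has exception $(z_0,+)$. Let $x'\notin\{x,y,z_0\}$. On $V\setminus\{x,y,x'\}$, which has $n-3\ge6$ points and contains $z_0$,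
$$D_{xx'}=D_{xy}+D_{yx'} .$$
Suppose $D_{yx'}\ne0$ has exception $(z_1,\sigma)$.

- If $z_1\ne x,z_0$, then $D_{xx'}$ has one common value at the at least $4$ points other than $z_0,z_1$, and deviates from it at both $z_0$ and $z_1$: impossible.
- If $z_1=x$, then on these points $D_{yx'}=-\sigma\varepsilon$, so $D_{xx'}$ equals $-\varepsilon-\sigma\varepsilon$ except at $z_0$, where it is larger by $1$. So it has exception $(z_0,+)$, and its base value should be $-\varepsilon$; but $-\varepsilon-\sigma\varepsilon\ne-\varepsilon$: impossible.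
- If $z_1=z_0$ and $\sigma=+$, then $D_{xx'}$ deviates by $2$ at $z_0$: impossible.

So $D_{yx'}=0$, or $D_{yx'}$ has exception $(z_0,-)$. In the latter case $D_{xx'}=0$ on $V\setminus\{x,y,x'\}$, hence $D_{xx'}=0$ by Step 3. Both $D_{yx'}=0$ and $D_{xx'}=0$ cannot hold, since $D_{xx'}(z_0)-D_{yx'}(z_0)=D_{xy}(z_0)\ne0$. With $x'$ ranging over $V\setminus\{x,y,z_0\}$, put
$$Y=\{y\}\cup\{x':D_{yx'}=0\},\qquad X=\{x\}\cup\{x':D_{xx'}=0\} .$$
Then $V\setminus\{z_0\}$ is the disjoint union of $X$ and $Y$.

For distinct $i,j\in Y$ we have $D_{ij}=0$: if $i$ or $j$ is $y$ this is the definition, and otherwise $D_{ij}=D_{iy}+D_{yj}=0$ outside $\{i,j,y\}$, so $D_{ij}=0$ by Step 3. Likewise $D_{ij}=0$ for distinct $i,j\in X$. For $i\in X$, $j\in Y$ we have $D_{ij}=D_{ix}+D_{xy}+D_{yj}=D_{xy}$ on $V\setminus\{i,j,x,y\}$ (dropping $D_{ix}$ if $i=x$ and $D_{yj}$ if $j=y$). This set has at least $5$ points, including $z_0$, so $D_{ij}$ has exception $(z_0,+)$ by Step 3.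

**Step 5, $\psi$ counts points of $Y$.** We remove from $w$ a part that contributes only a constant. Let $w'=w-\sum_{j\in Y}1_{\{j,z_0\}}$, and put $s=0$ on $X$ and $s=-\varepsilon$ on $Y$. Then
$$w'_{jz}-w'_{iz}=s_j-s_i\qquad\text{for distinct }i,j\ne z_0\text{ and }z\ne i,j .$$
To check this: if $i,j$ are in the same class, both sides are $0$, because $D_{ij}=0$ and at $z=z_0$ the same amount is subtracted from both terms. If $i\in X$, $j\in Y$, then for $z\ne z_0$ the left side is $D_{ij}(z)=-\varepsilon$, and for $z=z_0$ it is $(1-\varepsilon)-1=-\varepsilon$; the right side is $-\varepsilon$. The case $i\in Y$, $j\in X$ follows by antisymmetry.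

So for $z\ne z_0$ the quantity $w'_{iz}-s_i-s_z$ does not depend on $i\ne z,z_0$. It is symmetric in $i$ and $z$, so it is one constant $t$ for all distinct $i,z\ne z_0$. Also $w'_{iz_0}-s_i$ does not depend on $i$; define $s_{z_0}$ by letting this constant be $t+s_{z_0}$. Then $w'_{ij}=t+s_i+s_j$ for all $i\ne j$. As every point has $k-1$ cellmates,
$$\sum_{\{i,j\}\text{ in a cell of }P}w'_{ij}=t\,k\tbinom k2+(k-1)\sum_is_i,$$
which does not depend on $P$. By (12), for a constant $c$,
$$\psi(P)=c+\#\{\text{elements of }Y\text{ in the cell of }z_0\} .$$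

**Step 6, one of the classes is a single point.** The $k-1$ cellmates of $z_0$ can be any $k-1$ points of $X\cup Y$, where $|X|+|Y|=k^2-1$. So the count takes all integer values from $\max(0,k-1-|X|)$ to $\min(k-1,|Y|)$. Suppose $|X|,|Y|\ge2$. If $|X|\ge k-1$, this interval is $[0,\min(k-1,|Y|)]$, of length at least $2$. If $|X|<k-1$, then $|Y|\ge k-1$ and the interval is $[k-1-|X|,k-1]$, of length $|X|\ge2$. Then $\psi$ takes at least three values, a contradiction.

If $X=\{x\}$, the count is $k-1$ minus the indicator of $\mathcal F_{\{x,z_0\}}$. As $\psi$ takes both values $0$ and $1$, $\psi=1-1_{\mathcal F_{\{x,z_0\}}}$, of density $\frac k{k+1}\ne\frac1{k+1}$, a contradiction. So $Y=\{y\}$, the count is the indicator of $\mathcal F_{\{y,z_0\}}$, and since $\psi$ takes both values $0$ and $1$, $c=0$ and $\psi=1_{\mathcal F_{\{y,z_0\}}}$. Hence $\mathcal F=\mathcal F_{\{y,z_0\}}$. $\blacksquare$
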